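\title{Limit-circle equations $y^{(2k)}+r(t)y=0$ and the critical growth of the coefficient}

\begin{abstract}
We show that for every $k\ge2$ there is a real-analytic function $r$ on $[0,\infty)$ such that all solutions of $y^{(2k)}+r(t)y=0$ are square integrable. This disproves the conjecture that such an equation always has a solution outside $L^2$. The coefficient is $r(t)=(1+t)^{2k}R(t+t^2/2)$ with $R$ a trigonometric polynomial. We also determine how fast $r$ must grow: the phenomenon is impossible for $r=O(t^{2k/(2k-1)})$ and occurs for some $r=O(t^\alpha)$ whenever $\alpha>2k/(2k-1)$. The proof finds a periodic equation $v^{(2k)}+Rv=0$ with $2k$ distinct Floquet multipliers on the unit circle, by studying the semigroup of transition matrices in the symplectic group, and then lets the frequency increase slowly.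
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $k\ge1$ be an integer, let $r$ be a real continuous function on $\mathbb R_+=[0,\infty)$, and consider
\begin{equation}\label{eq:main}
y^{(2k)}+r(t)\,y=0,\qquad t\in\mathbb R_+ .
\end{equation}
The solutions form a space of dimension $2k$, and those in $L^2(\mathbb R_+)$ form a subspace. Equation \eqref{eq:main} is of \emph{limit-circle type} if this subspace is the whole solution space, that is, if every solution is in $L^2(\mathbb R_+)$. Since $r$ is real, the real and imaginary parts of a solution are solutions, so it makes no difference whether real or complex solutions are meant.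

For $k=1$ limit-circle equations can be written down. Let $\omega>0$ be a $C^2$ function, $\dot s=\omega$ and $a=\omega^{-1/2}$. Then $2\dot a\omega+a\dot\omega=0$, and so $y=ae^{\pm is}$ satisfies $\ddot y=(\ddot a/a-\omega^2)y$. With $\omega=(1+t)^2$ this is \eqref{eq:main} for $r=(1+t)^4-2(1+t)^{-2}$, and both solutions have modulus $(1+t)^{-1}$. The mechanism is that the frozen equation $y''+cy=0$, $c>0$, has only oscillating solutions, and that their amplitude falls as the frequency rises.

For $k\ge2$ the frozen equation $y^{(2k)}+cy=0$ behaves differently. If $c\ne0$, the roots of $\lambda^{2k}=-c$ are the vertices of a regular $2k$-gon centered at $0$. At most two of them lie on the imaginary axis, and the polygon is symmetric under $\lambda\mapsto-\lambda$, so one root has positive real part. If $r$ is large and varies slowly, one therefore expects a rapidly growing solution, whatever the sign of $r$. Kauffman, Read and Zettl noted that there are no known examples of functions $r$ for which \eqref{eq:main} is limit-circle when $k>1$, and the following has been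 conjectured.

\begin{quote}
\textbf{Conjecture.} For $k\ge2$, equation \eqref{eq:main} always has a solution $y\notin L^2(\mathbb R_+)$; that is, it is never of limit-circle type.
\end{quote}

The statement is known to hold if $r\le0$ or if $r$ is bounded, and, for even $k$, whenever $r$ is not an unbounded oscillatory function. The case $r\le0$ takes one line: for the solution with $y^{(i)}(0)=1$, $0\le i\le 2k-1$, we have $y^{(2k)}=-ry\ge0$ as long as $y>0$, so $y^{(2k-1)},\dots,y',y$ all stay at least $1$. The bounded case is contained in Theorem~\ref{thm:threshold}(a) below, with $\omega=1$. In general the conjecture is false.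

\begin{theorem}\label{thm:example}
For every $k\ge2$ there is a real trigonometric polynomial $R$ (of some period $L$) such that, for
\[
r(t)=(1+t)^{2k}\,R\Bigl(t+\frac{t^2}{2}\Bigr),
\]
which is the restriction of an entire function, every solution of \eqref{eq:main} satisfies $y(t)=O\bigl((1+t)^{-(2k-1)/2}\bigr)$. In particular all solutions are in $L^2(\mathbb R_+)$, so \eqref{eq:main} is of limit-circle type, and the conjecture is false for every $k\ge2$.
\end{theorem}

\begin{theorem}\label{thm:threshold}
Let $k\ge2$.
\begin{itemize}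
\item[(a)] Let $\omega:[0,\infty)\to[1,\infty)$ be continuous and nondecreasing with $\int_0^\infty\omega^{-(2k-1)}\,dt=\infty$. If $|r|\le K\omega^{2k}$ for some constant $K$, then \eqref{eq:main} has at most $k$ linearly independent $L^2$ solutions. In particular this holds if $r(t)=O(t^{2k/(2k-1)})$ as $t\to\infty$.
\item[(b)] Let $\omega\in C^2([0,\infty))$, $\omega\ge1$, $\int_0^\infty\omega^{-(2k-1)}\,dt<\infty$, and, with $\varepsilon=\dot\omega/\omega^2$, let $\int_0^\infty(\varepsilon^2\omega+|\dot\varepsilon|)\,dt<\infty$. Then there is a continuous $r=O(\omega^{2k})$ for which \eqref{eq:main} is limit-circle, with $y=O(\omega^{-(2k-1)/2})$ for all solutions. In particular, for every $\alpha>\frac{2k}{2k-1}$ there is a limit-circle $r$ with $r(t)=O(t^\alpha)$.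
\end{itemize}
So $\frac{2k}{2k-1}$ is the exact critical exponent.
\end{theorem}

The frozen-coefficient argument assumes that $r$ changes little over one wavelength of the solutions. A coefficient of size $\omega^{2k}$ produces wavelengths of order $1/\omega$, and nothing prevents $r$ from oscillating on this very scale. For $r=\omega^{2k}R(s)$ with $\dot s=\omega$ and $R$ periodic, the frozen equation is not one with a constant coefficient but $v^{(2k)}+R(s)v=0$. The heart of the paper is that $R$ can be chosen so that all solutions of this equation are bounded, in a robust way; it then plays the part that $y''+y=0$ plays for $k=1$.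

The exponent in Theorem~\ref{thm:threshold} comes from a conserved bracket of two solutions, a sum of terms $\pm y^{(i)}z^{(2k-1-i)}$. If solutions have amplitude $a$ and frequency $\omega$, the bracket has size at most $a^2\omega^{2k-1}$. It is a nonzero constant for some pair of solutions, so $a^2$ cannot be smaller than $\omega^{-(2k-1)}$, and square integrability requires $\int\omega^{-(2k-1)}\,dt<\infty$. Section~\ref{sec:bracket} turns this into a proof of part (a), which is not needed for the disproof of the conjecture. Section~\ref{sec:averaging} shows that the amplitude $\omega^{-(2k-1)/2}$ is attained by all solutions once a suitable $R$ is available, and derives Theorems~\ref{thm:example} and~\ref{thm:threshold}(b). Section~\ref{sec:reduction} reduces the existence of $R$ to a question about a semigroup of matrices and answers it by hand for $k=2$. Section~\ref{sec:semigroup} answers it for all $k$. The auxiliary statements hold for $k=1$ as well, and we use that case as an illustration.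

\section{The bracket and the lower bound}\label{sec:bracket}

Let $V=\mathbb R^{2k}$ with standard basis $b_1,\dots,b_{2k}$ and coordinates $z_1,\dots,z_{2k}$. Define linear maps $N,E$ of $V$ by $(Nz)_i=z_{i+1}$ for $i<2k$, $(Nz)_{2k}=0$, and $Ez=z_1b_{2k}$. For a coefficient $u$, the equation $y^{(2k)}+uy=0$ is the system $z'=(N-uE)z$ for $z=(y,y',\dots,y^{(2k-1)})$. Put
\[
\sigma(y,z)=\sum_{i=1}^{2k}(-1)^{i-1}y_i\,z_{2k+1-i}.
\]
The substitution $i\mapsto 2k+1-i$ shows that $\sigma$ is skew, and it is nondegenerate because it pairs $b_i$ with $b_{2k+1-i}$ only; so $\sigma$ is a symplectic form. Let $G=Sp(V,\sigma)$ be the group of linear maps preserving $\sigma$, and let $\mathfrak{sp}(V)$ be its Lie algebra, the set of $X$ with $\sigma(Xy,z)+\sigma(y,Xz)=0$. We have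
\[
\sigma(Ny,z)=\sum_{i=2}^{2k}(-1)^{i}y_iz_{2k+2-i}=-\sigma(y,Nz),\qquad \sigma(Ey,z)=-y_1z_1=-\sigma(y,Ez),
\]
so $N,E\in\mathfrak{sp}(V)$. Consequently $\sigma$ is constant along any two solutions of $z'=(N-uE)z$, and all transition matrices of this system lie in $G$. In terms of scalar solutions $y,z$ of \eqref{eq:main}, the bracket
\[
[y,z]=\sum_{i=0}^{2k-1}(-1)^iy^{(i)}z^{(2k-1-i)}
\]
does not depend on $t$ and is a symplectic form on the solution space.

To prove Theorem~\ref{thm:threshold}(a) we must bound derivatives of a solution at a point by its $L^2$ norm nearby. On an interval of length $1/\omega$ the equation rescales to one with coefficient bounded by $1$, and the following inequality applies.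

\begin{lemma}\label{lem:sobolev}
There is a constant $C_k$ such that for all $x\in C^{2k}[0,1]$ and $0\le i\le 2k-1$,
\[
\max_{[0,1]}|x^{(i)}|\le C_k\bigl(\|x\|_{L^2(0,1)}+\|x^{(2k)}\|_{L^2(0,1)}\bigr).
\]
\end{lemma}

\begin{proof}
Write $x=P+\varrho$, where $P$ is the Taylor polynomial of $x$ at $0$ of degree at most $2k-1$ and $\varrho(\tau)=\int_0^\tau\frac{(\tau-v)^{2k-1}}{(2k-1)!}x^{(2k)}(v)\,dv$. For $0\le i\le2k-1$ the derivative $\varrho^{(i)}$ has the same form with a kernel bounded by $1$, so $|\varrho^{(i)}|\le\|x^{(2k)}\|_{L^2}$. Hence $\|P\|_{L^2}\le\|x\|_{L^2}+\|x^{(2k)}\|_{L^2}$. On the finite-dimensional space of polynomials of degree at most $2k-1$ we have $\max|P^{(i)}|\le C\|P\|_{L^2}$, and $C_k=C+1$ will do.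
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:threshold}(a)]
Replacing $\omega$ by $\max(1,K^{1/2k})\,\omega$ preserves the hypotheses, so we may assume $|r|\le\omega^{2k}$. We show that two real solutions $y,z$ with $[y,z]\ne0$ are not both in $L^2$. Then the $L^2$ solutions form a subspace on which the symplectic form $[\cdot,\cdot]$ vanishes. Such a subspace $W$ lies in its symplectic complement, of dimension $2k-\dim W$, so $\dim W\le k$.

Normalize $[y,z]=1$. Let $t\ge1$, $\delta=1/\omega(t)\le1$ and $I_t=[t-\delta,t]\subset\mathbb R_+$. Since $\omega$ is nondecreasing, $|r|\le\delta^{-2k}$ on $I_t$. The function $x(\tau)=y(t-\delta+\delta\tau)$, $\tau\in[0,1]$, satisfies $x^{(2k)}=-\delta^{2k}r\,x$, so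
\[
\|x^{(2k)}\|_{L^2(0,1)}\le\|x\|_{L^2(0,1)}=\delta^{-1/2}\|y\|_{L^2(I_t)}.
\]
Lemma~\ref{lem:sobolev} at $\tau=1$ gives $|y^{(i)}(t)|\le2C_k\delta^{-i-1/2}\|y\|_{L^2(I_t)}$, and the same bound holds for $z$. Each of the $2k$ terms of the bracket carries the power $\delta^{-(2k-1)-1}$, so with $f=y^2+z^2$,
\[
1\le8kC_k^2\,\delta^{-2k}\|y\|_{L^2(I_t)}\|z\|_{L^2(I_t)}\le4kC_k^2\,\omega(t)^{2k}\int_{I_t}f .
\]
Thus $\int_{I_t}f\ge c\,\omega(t)^{-2k}$ with $c=1/(4kC_k^2)$. The intervals $I_t$ overlap, so we sum these bounds with the weight $\omega(t)=1/|I_t|$. Integrating over $[1,X]$ and exchanging the integrals,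
\[
c\int_1^X\omega^{1-2k}\,dt\le\int_0^\infty f(v)\Bigl(\int_{J_v}\omega(t)\,dt\Bigr)dv,\qquad J_v=\{t\ge v:\ t-1/\omega(t)\le v\}.
\]
The function $t-1/\omega(t)$ is continuous, strictly increasing and unbounded, and its value at $t=v$ is less than $v$. So $J_v=[v,t^*]$ with $t^*-v=1/\omega(t^*)$, and $\int_{J_v}\omega\le\omega(t^*)(t^*-v)=1$, again by monotonicity. Therefore $\int_0^\infty f\ge c\int_1^X\omega^{1-2k}\,dt\to\infty$ as $X\to\infty$.

If $r=O(t^{2k/(2k-1)})$, then $|r|\le K\omega^{2k}$ on $\mathbb R_+$ for $\omega=(1+t)^{1/(2k-1)}$, because $r$ is continuous, and $\int_0^\infty\omega^{1-2k}\,dt=\int_0^\infty(1+t)^{-1}\,dt=\infty$.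
\end{proof}

\section{Slowly increasing frequency}\label{sec:averaging}

Let $R$ be continuous and $L$-periodic, let $A(s)=N-R(s)E$, and let $\Phi$ be the fundamental matrix of $\psi'=A\psi$ with $\Phi(0)=I$. The eigenvalues of the monodromy matrix $\Phi(L)$ are the \emph{Floquet multipliers} of $v^{(2k)}+Rv=0$. Periodicity gives $\Phi(s+L)=\Phi(s)\Phi(L)$, so an eigenvector $\xi$ for the multiplier $\mu$ gives a solution $\psi=\Phi\xi$ with $\psi(s+L)=\mu\psi(s)$. The next statement is proved in Sections~\ref{sec:reduction} and~\ref{sec:semigroup}.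

\begin{proposition}\label{prop:periodic}
For every $k$ there are $L>0$ and a real trigonometric polynomial $R$ of period $L$ such that $v^{(2k)}+R(s)v=0$ has $2k$ distinct Floquet multipliers, all of modulus $1$.
\end{proposition}

For $k=1$ one can take $R=1$ and $L=1$. We now let the frequency grow.

\begin{proposition}\label{prop:averaging}
Let $R$ be as in Proposition~\ref{prop:periodic}. Let $\omega\in C^2([0,\infty))$, $\omega\ge1$, and, with $\varepsilon=\dot\omega/\omega^2$, let $\int_0^\infty(\varepsilon^2\omega+|\dot\varepsilon|)\,dt<\infty$. Put $s(t)=\int_0^t\omega$ and $r(t)=\omega(t)^{2k}R(s(t))$. Then every solution $y$ of \eqref{eq:main} satisfies $|y^{(i)}(t)|\le K_y\,\omega(t)^{\,i-(2k-1)/2}$ for $0\le i\le2k-1$.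
\end{proposition}

\begin{proof}
A dot denotes $d/dt$ and a prime $d/ds$. Since $\omega\ge1$, $s$ is a diffeomorphism of $[0,\infty)$ onto itself.

\emph{Rescaling.} Let $\zeta_i=\omega^{k+\frac12-i}y^{(i-1)}$ for $1\le i\le2k$; the claim is that $\zeta$ is bounded. For $i<2k$ we have $\dot\zeta_i=(k+\frac12-i)\frac{\dot\omega}{\omega}\zeta_i+\omega\zeta_{i+1}$, and since $\omega^{\frac12-k}y^{(2k)}=-\omega^{k+\frac12}Ry=-\omega R\zeta_1$, we have $\dot\zeta_{2k}=(\frac12-k)\frac{\dot\omega}{\omega}\zeta_{2k}-\omega R\zeta_1$. Dividing by $\dot s=\omega$,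
\begin{equation}\label{eq:rescaled}
\zeta'=\bigl(A(s)+\varepsilon D\bigr)\zeta,\qquad D=\operatorname{diag}\bigl(k+\tfrac12-i\bigr)_{i=1}^{2k}.
\end{equation}
The entries of $D$ in positions $i$ and $2k+1-i$ add up to $0$, which says that $D\in\mathfrak{sp}(V)$. This is the reason for the exponent $k+\frac12-i$: any other common power of $\omega$ would add a multiple of $I$ to $D$. In the variable $s$ the hypothesis reads $\int_0^\infty(\varepsilon^2+|\varepsilon'|)\,ds<\infty$. So $\varepsilon$ has a limit as $s\to\infty$, and the limit is $0$ because $\varepsilon^2$ is integrable.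

The perturbation $\varepsilon D$ is small but in general not integrable: $\int\varepsilon\,ds=\int\dot\omega/\omega\,dt=\log\omega+\text{const}$, and for $\omega=1+t$ we have $\varepsilon=\omega^{-2}=1/(1+2s)$. We therefore have to show that the term of first order in $\varepsilon$ produces no growth. We pass to Floquet coordinates, where its diagonal part turns out to change phases only and its off-diagonal part averages out.

\emph{Floquet coordinates.} Let $\mu_1,\dots,\mu_{2k}$ be the multipliers and $\psi_1,\dots,\psi_{2k}$ solutions of $\psi'=A\psi$ with $\psi_j(s+L)=\mu_j\psi_j(s)$. They form a basis of $\mathbb C^{2k}$ for each $s$, and they are bounded since $|\mu_j|=1$. Extend $\sigma$ complex-bilinearly. As $A$ is real, $\bar\psi_l$ is a solution, so $\sigma(\bar\psi_l,\psi_j)$ is constant in $s$. Under $s\mapsto s+L$ it is multiplied by $\bar\mu_l\mu_j=\mu_j/\mu_l$, which differs from $1$ for $l\ne j$; so it vanishes for $l\neq j$. By nondegeneracy $\sigma(\bar\psi_j,\psi_j)\ne0$, and this number is purely imaginary, because its conjugate is $\sigma(\psi_j,\bar\psi_j)=-\sigma(\bar\psi_j,\psi_j)$.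 Write it as $i\kappa_j$ with $\kappa_j\in\mathbb R\setminus\{0\}$. The $l$-th coordinate of a vector $x$ in the basis $(\psi_j)$ is then $\sigma(\bar\psi_l,x)/(i\kappa_l)$. With $\zeta=\sum c_j\psi_j$, equation \eqref{eq:rescaled} becomes
\[
c'=\varepsilon B(s)c,\qquad B_{lj}=\frac{\sigma(\bar\psi_l,D\psi_j)}{i\kappa_l},
\]
with $B$ bounded, and it suffices to show that $c$ is bounded. (For $k=1$, $R=1$, we have $\psi_{1,2}=e^{\pm is}(1,\pm i)$ and $D=\operatorname{diag}(\frac12,-\frac12)$, so $D\psi_1=\frac12e^{2is}\psi_2$ and $D\psi_2=\frac12e^{-2is}\psi_1$: the diagonal of $B$ is zero and the other entries have mean zero.)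

\emph{Diagonal entries.} Since $D$ is real and in $\mathfrak{sp}(V)$,
\[
\overline{\sigma(\bar\psi_j,D\psi_j)}=\sigma(\psi_j,D\bar\psi_j)=-\sigma(D\psi_j,\bar\psi_j)=\sigma(\bar\psi_j,D\psi_j).
\]
So this number is real, $B_{jj}$ is purely imaginary, and $\Delta=\operatorname{diag}(B_{jj})$ is skew-Hermitian for each $s$.

\emph{Off-diagonal entries.} For $l\ne j$ we have $B_{lj}(s+L)=\lambda B_{lj}(s)$ with $\lambda=\mu_j/\mu_l\ne1$, $|\lambda|=1$. Hence $\int_0^{nL}B_{lj}=\frac{1-\lambda^n}{1-\lambda}\int_0^LB_{lj}$ is bounded in $n$, and $\int_0^sB_{lj}$ is bounded in $s$. Thus $P(s)=\int_0^s(B-\Delta)$ is bounded. Here we use that the multipliers are distinct.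

\emph{Averaging.} Choose $s_1$ with $\|\varepsilon P\|\le\frac12$ for $s\ge s_1$ and put $c=(I+\varepsilon P)w$ there. From $c'=(\varepsilon'P+\varepsilon(B-\Delta))w+(I+\varepsilon P)w'$ and $c'=\varepsilon B(I+\varepsilon P)w$ we get
\[
(I+\varepsilon P)w'=\bigl[\varepsilon\Delta+\varepsilon^2BP-\varepsilon'P\bigr]w=\bigl[(I+\varepsilon P)\varepsilon\Delta+\varepsilon^2(BP-P\Delta)-\varepsilon'P\bigr]w .
\]
So $w'=\varepsilon\Delta w+\mathcal Gw$ with $\|\mathcal G\|\le K(\varepsilon^2+|\varepsilon'|)$, which is integrable. Since $\varepsilon\Delta$ is skew-Hermitian, $(|w|^2)'=2\operatorname{Re}\langle\mathcal Gw,w\rangle\le2\|\mathcal G\|\,|w|^2$, and $|w(s)|\le|w(s_1)|\exp\int_{s_1}^\infty\|\mathcal G\|$. Hence $w$, $c$ and $\zeta$ are bounded on $[s_1,\infty)$, and $\zeta$ is bounded on $[0,s_1]$ by continuity.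
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:example} and~\ref{thm:threshold}(b)]
For $\omega$ as in Theorem~\ref{thm:threshold}(b) take $r$ from Proposition~\ref{prop:averaging}. It is continuous, $|r|\le\|R\|_\infty\,\omega^{2k}$, and every solution is $O(\omega^{-(2k-1)/2})$, hence in $L^2$ because $\int\omega^{-(2k-1)}\,dt<\infty$.

Let $\omega=(1+t)^\gamma$ with $\gamma>0$. Then $\varepsilon=\gamma(1+t)^{-1-\gamma}$ decreases to $0$, so $\int|\dot\varepsilon|\,dt=\gamma$, and $\varepsilon^2\omega=\gamma^2(1+t)^{-2-\gamma}$ is integrable. So the hypotheses hold exactly when $\gamma(2k-1)>1$, and then $r=O(t^{2k\gamma})$. Given $\alpha>\frac{2k}{2k-1}$, take $\gamma=\alpha/2k$. Together with part (a), this shows that the exponent is critical. For Theorem~\ref{thm:example} take $\gamma=1$, which is allowed since $2k-1\ge3$; then $s=t+t^2/2$, and $r=(1+t)^{2k}R(t+t^2/2)$ extends to an entire function because $R$ does.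
\end{proof}

\section{Reduction to a semigroup of matrices}\label{sec:reduction}

It remains to prove Proposition~\ref{prop:periodic}. We recall some facts about $G$. It is a connected real-analytic Lie group. For a linear map $X$ of $V$ the $\sigma$-adjoint $X^*$, defined by $\sigma(Xy,z)=\sigma(y,X^*z)$, is similar to the transpose of $X$, so it has the same characteristic polynomial; $G$ is given by $M^*=M^{-1}$ and $\mathfrak{sp}(V)$ by $X^*=-X$. Hence the spectrum of $M\in G$, with multiplicities, is invariant under $\mu\mapsto1/\mu$, and also under $\mu\mapsto\bar\mu$ since $M$ is real. Moreover $\det M=1$, because $(\det M)^2=1$ and $G$ is connected. Call $M\in G$ \emph{regular elliptic} if it has $2k$ distinct eigenvalues, all on the unit circle.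

\begin{lemma}\label{lem:open}
The regular elliptic elements form an open subset of $G$.
\end{lemma}

\begin{proof}
Let $M$ be regular elliptic with eigenvalues $\mu_j$. The map $\iota(\mu)=1/\bar\mu$ fixes exactly the points of the unit circle. Take disjoint discs $D_j$ about $\mu_j$ and smaller discs $D_j'\subset D_j$ about $\mu_j$ with $\iota(D_j')\subset D_j$. An $M'\in G$ close to $M$ has an eigenvalue $\mu_j'$ in each $D_j'$, and so exactly one eigenvalue in each $D_j$. Now $\iota(\mu_j')$ is an eigenvalue of $M'$ in $D_j$, so $\iota(\mu_j')=\mu_j'$ and $|\mu_j'|=1$.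
\end{proof}

A simple eigenvalue cannot leave the circle because it would need a partner; for a multiple eigenvalue the argument fails. Openness lets us replace trigonometric polynomials by step functions, for which transition matrices are products of exponentials. Let
\[
S=\Bigl\{\prod_{i=1}^n\exp\bigl(t_i(N-c_iE)\bigr):\ n\ge1,\ t_i>0,\ c_i\in\mathbb R\Bigr\}\subset G .
\]
This is a semigroup, and it is the set of transition matrices from $0$ to $L$, for all $L>0$, of the systems $z'=(N-uE)z$ with piecewise constant $u$. Its closure $\overline S$ in $G$ is a semigroup too. Since $E^2=0$ and $\exp\bigl(\frac1n(N+n\tau E)\bigr)\to\exp(\tau E)$,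
\begin{equation}\label{eq:kick}
U(\tau):=I+\tau E\in\overline S\qquad\text{for all }\tau\in\mathbb R .
\end{equation}
The map $U(\tau)$ is a \emph{kick}: it adds $\tau y$ to $y^{(2k-1)}$ and leaves the lower derivatives unchanged, as a short and very high step of $u$ with integral $-\tau$ does in the limit.

\begin{lemma}\label{lem:reduction}
If $\overline S$ contains a regular elliptic element, then Proposition~\ref{prop:periodic} holds.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:open}, $S$ contains a regular elliptic $M$, the transition matrix from $0$ to $L$ for a step function $u$. Extend $u$ with period $L$ and let $u_n$ be its Fej\'er means, the averages of the first $n$ partial sums of its Fourier series. They are real trigonometric polynomials of period $L$ with $|u_n|\le\max|u|$ and $u_n\to u$ in $L^1(0,L)$. Let $\Phi_n,\Phi$ be the fundamental matrices for $u_n,u$, equal to $I$ at $0$. By Gronwall's inequality $\Phi_n$ and $\Phi^{-1}$ are bounded on $[0,L]$, uniformly in $n$. From $(\Phi^{-1}\Phi_n)'=-(u_n-u)\,\Phi^{-1}E\,\Phi_n$ we get $\|\Phi(L)^{-1}\Phi_n(L)-I\|\le K\|u_n-u\|_{L^1}\to0$.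 So $\Phi_n(L)\to M$ in $G$, and by Lemma~\ref{lem:open} we can take $R=u_n$ with $n$ large.
\end{proof}

For $k=2$ two kicks per period are enough.

\begin{example}\label{ex:k2}
Let $k=2$, let $a_0,a_1$ be real, and let $M=e^{N}U(-6a_1)\,e^{N}U(-6a_0)\in\overline S$. Put $a_n=a_0$ for even $n$ and $a_n=a_1$ for odd $n$. Let $\mathcal V$ be the space of complex $C^2$ functions $v$ on $\mathbb R$ that are cubic polynomials between consecutive integers and whose third derivative jumps at $n$ by $J_n=-6a_nv_n$, where $v_n=v(n)$. Such a $v$ is determined by the vector $(v,v',v'',v''')$ just before $0$, which is arbitrary, and $M$ maps it to the same vector just before $2$. So $\dim\mathcal V=4$, and $M$ represents the shift $v\mapsto v(\cdot+2)$ on $\mathcal V$.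

On $[n-2,n+2]$, $v$ is a cubic plus $\sum_{m=n-1}^{n+1}\frac{J_m}{6}(t-m)_+^3$. The fourth difference with weights $1,-4,6,-4,1$ at $n-2,\dots,n+2$ kills cubics, and on $(t-m)_+^3$ it gives $6-32+27=1$, $-4+8=4$, $1$ for $m=n-1,n,n+1$. Therefore
\begin{equation}\label{eq:difference}
v_{n-2}-4v_{n-1}+6v_n-4v_{n+1}+v_{n+2}+a_{n-1}v_{n-1}+4a_nv_n+a_{n+1}v_{n+1}=0 .
\end{equation}
The solutions of this recurrence form a space of dimension $4$. The map $v\mapsto(v_n)$ is injective, for if all $v_n$ vanish then $v$ is a single cubic with infinitely many zeros. So it is a bijection, and the eigenvalues of $M$ are the $\mu$ for which \eqref{eq:difference} has a nonzero solution with $v_{n+2}=\mu v_n$. Write $\mu=\nu^2$, $w=\nu+\nu^{-1}$, and $v_n=p\nu^n$ for even $n$, $v_n=q\nu^n$ for odd $n$. As $\nu^2+\nu^{-2}+6=w^2+4$, equation \eqref{eq:difference} becomes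
\[
(w^2+4+4a_0)\,p+w(a_1-4)\,q=0,\qquad w(a_0-4)\,p+(w^2+4+4a_1)\,q=0 .
\]
So $\mu$ is an eigenvalue if and only if $Y=w^2=\mu+\mu^{-1}+2$ is a root of
\[
\chi(Y)=(Y+4+4a_0)(Y+4+4a_1)-(a_0-4)(a_1-4)\,Y .
\]
A root $Y\in(0,4)$ gives a pair of nonreal eigenvalues on the unit circle. For $a_0=1$, $a_1=-\frac79$ we get $9\chi(Y)=(Y+8)(9Y+8)-129Y=9Y^2-49Y+64$, with values $64,-2,12$ at $Y=0,3,4$. So $\chi$ has two distinct roots in $(0,4)$ and $M$ is regular elliptic. With Lemma~\ref{lem:reduction} this proves Proposition~\ref{prop:periodic} for $k=2$.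

The two kicks must have opposite signs. Indeed the roots satisfy $Y_1+Y_2=8+a_0a_1-8(a_0+a_1)$ and $Y_1Y_2=16(1+a_0+a_1+a_0a_1)$, so $(Y_1+2)(Y_2+2)=36+18a_0a_1$, and $Y_1,Y_2\in(0,4)$ forces $a_0a_1<0$.
\end{example}

\section{A regular elliptic element for every $k$}\label{sec:semigroup}

For general $k$ we do not compute. Let $S^\circ$ be the interior of $S$ in $G$. For $s\in S$ the sets $sS^\circ$ and $S^\circ s$ are open and contained in $S$, so $SS^\circ\cup S^\circ S\subset S^\circ$. We prove the following; with Lemma~\ref{lem:reduction} it gives Proposition~\ref{prop:periodic}.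

\begin{proposition}\label{prop:elliptic}
$S^\circ$ contains a regular elliptic element.
\end{proposition}

The difficulty is that the eigenvalues of a product have little to do with those of the factors. But matrices that fix a common flag are simultaneously triangular, and for them the logarithms of the moduli of the eigenvalues add. We shall find such matrices in $S^\circ$ whose logarithms cancel. The product is then unipotent up to sign, and, being an interior point, it can be perturbed inside $S$ to a regular elliptic element.

\subsection{The scheme for $k=1$}\label{sub:k1}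

Here $G=SL_2(\mathbb R)$ acts on the projective line, and $\exp(N-E)$ is already a rotation; we ignore this and run the general argument. Suppose that $g\in S^\circ$ has eigenvectors $e,f$ with eigenvalues $d>1$ and $d^{-1}$. Since $U(\tau)(1,x)=(1,x+\tau)$, the kicks move any line other than $[b_2]$ through all lines other than $[b_2]$. The set $S^\circ[e]$ is open, so it contains a line other than $[b_2]$, and by \eqref{eq:kick} $S[e]$ is dense; so is $S[f]$. Because $[f]$ is fixed by an interior point of $S$, density improves to an exact hit: there is $s\in S$ with $s[e]=[f]$, and likewise $s'\in S$ with $s'[f]=[e]$ (Lemma~\ref{lem:reach}(i) below). Now $q=s'g^ns$ fixes $[e]$ with an eigenvalue $\lambda$ of modulus $\text{const}\cdot d^{-n}<1$ for large $n$, whereas $g$ expands $[e]$. Change $d$ slightly to $\tilde d$, keeping $\tilde g\in S^\circ$, so that $\log\tilde d/\log|\lambda|$ is rational. Then some $p=\tilde g^{\,m}q^{m'}\in S^\circ$ has eigenvalue $\pm1$ on $[e]$, so $p^2$ is unipotent, of trace $2$, and nearby there are matrices of trace slightly less than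 $2$. These are regular elliptic.

For $k\ge2$ lines are replaced by isotropic flags and $\log|\lambda|$ by a vector in $\mathbb R^k$. The kicks now sweep out only a curve in a large manifold, and we cannot reach the repelling flag directly. They still let us reach \emph{some} other flag fixed by $g$, and a reflection argument does the rest.

\subsection{Interior points}

We use repeatedly that a real-analytic function on the connected manifold $G$ that is not identically zero is nonzero somewhere in every nonempty open set.

\begin{lemma}\label{lem:generate}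
The Lie algebra $\mathfrak l$ generated by $N$ and $E$ is $\mathfrak{sp}(V)$.
\end{lemma}

\begin{proof}
For $a,b\in V$ let $A_{a,b}x=\sigma(a,x)b+\sigma(b,x)a$; this is symmetric and bilinear in $a,b$. The map $X\mapsto\sigma(X\cdot,\cdot)$ identifies $\mathfrak{sp}(V)$ with the symmetric bilinear forms, and $\sigma(A_{a,b}x,y)=\sigma(a,x)\sigma(b,y)+\sigma(b,x)\sigma(a,y)$ is the symmetric product of two arbitrary linear functionals. So the $A_{a,b}$ lie in $\mathfrak{sp}(V)$ and span it. For $X\in\mathfrak{sp}(V)$, using $-\sigma(a,Xx)=\sigma(Xa,x)$,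
\begin{equation}\label{eq:bracketA}
[X,A_{a,b}]=A_{Xa,b}+A_{a,Xb}.
\end{equation}
Let $v_m=N^mb_{2k}$, so $v_m=b_{2k-m}$ for $m<2k$ and $v_m=0$ for $m\ge2k$. Then $A_{v_0,v_0}x=2\sigma(b_{2k},x)b_{2k}=-2Ex$, and by \eqref{eq:bracketA} $\mathfrak l$ contains $B_n=\operatorname{ad}_N^nA_{v_0,v_0}=\sum_i\binom niA_{v_i,v_{n-i}}$. To isolate one term we bracket with $A_{v_0,v_0}$, which sends $v_{2k-1}=b_1$ to $-2v_0$ and kills every other $v_i$. For $2k-1\le n\le4k-2$ only $i=2k-1$ and $n-i=2k-1$ contribute, with equal contributions, and
\[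
[A_{v_0,v_0},B_n]=-4\binom{n}{2k-1}A_{v_0,v_{n-2k+1}} .
\]
Hence $A_{v_0,v_m}\in\mathfrak l$ for all $m$. Finally $A_{v_{i+1},v_m}=[N,A_{v_i,v_m}]-A_{v_i,v_{m+1}}$ gives $A_{v_i,v_m}\in\mathfrak l$ for all $i,m$ by induction on $i$.
\end{proof}

\begin{lemma}\label{lem:interior}
$S^\circ\ne\emptyset$.
\end{lemma}

\begin{proof}
Consider all maps $\varphi(t_1,\dots,t_n)=\prod\exp(t_iX_i)$, $t_i>0$, $X_i\in\{N-cE:c\in\mathbb R\}$, and choose a map and a point where the rank takes its largest value $m$ over all maps and points. The rank is $m$ near this point, so by the constant rank theorem the image of a small neighborhood $\Omega$ is an $m$-dimensional submanifold $Q\subset S$. Each left-invariant vector field $q\mapsto qX$ with $X=N-cE$ is tangent to $Q$. Otherwise $(t,\tau)\mapsto\varphi(t)\exp(\tau X)$ would have rank $m+1$ at some $(t,0)$ with $t\in\Omega$, hence at $(t,\tau)$ for small $\tau>0$, against the choice of $m$. Linear combinations and brackets of fields tangent to $Q$ are tangent to $Q$, and brackets of left-invariant fields correspond to brackets in $\mathfrak{sp}(V)$.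 By Lemma~\ref{lem:generate} all left-invariant fields are tangent to $Q$, so $m=\dim G$ and $Q$ is open.
\end{proof}

A basis $e_1,\dots,e_k,f_1,\dots,f_k$ of $V$ is \emph{symplectic} if $\sigma(e_i,f_j)=\delta_{ij}$ and $\sigma(e_i,e_j)=\sigma(f_i,f_j)=0$. We need an interior element with the simplest possible dynamics.

\begin{lemma}\label{lem:split}
There are $g\in S^\circ$ and a symplectic basis with $ge_i=d_ie_i$, $gf_i=d_i^{-1}f_i$ and $d_1>\dots>d_k>1$.
\end{lemma}

\begin{proof}
The discriminant of the characteristic polynomial is analytic on $G$ and nonzero at diagonal elements of the stated form, so some $g_1\in S^\circ$ has distinct eigenvalues. The eigenvalues other than $\pm1$ come in pairs $\mu,\mu^{-1}$; since $\det g_1=1$, the eigenvalue $-1$ has even multiplicity, and then so has $1$. Thus $\pm1$ are not eigenvalues of $g_1$. Eigenvectors $x,y$ for $\mu,\nu$ satisfy $\sigma(x,y)=\mu\nu\,\sigma(x,y)$, so they are $\sigma$-orthogonal unless $\mu\nu=1$. Grouping the eigenvalues into orbits of $\mu\mapsto\mu^{-1}$ and $\mu\mapsto\bar\mu$, we write $V$ as a $\sigma$-orthogonal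 sum of invariant subspaces, each symplectic because $V$ is, of three kinds.
\begin{itemize}
\item Planes with real eigenvalues $\mu,\mu^{-1}$; here $g_1$ is diagonal in a symplectic basis.
\item Planes with eigenvalues $e^{\pm i\theta}$; here $g_1$ is a rotation matrix in some basis, which becomes symplectic after scaling and possibly exchanging the two vectors.
\item Spaces $\Lambda\oplus\Lambda'$ of dimension $4$, where $\Lambda$ belongs to $\varrho e^{\pm i\theta}$, $\varrho>1$, and $\Lambda'$ to the inverses. Both planes are isotropic and $\sigma$ puts them in duality. In a suitable basis of $\Lambda$ and the dual basis of $\Lambda'$, $g_1$ is $\varrho$ times a rotation matrix on $\Lambda$ and the inverse transpose, $\varrho^{-1}$ times the same rotation matrix, on $\Lambda'$.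
\end{itemize}
Changing the angles in these matrices gives elements of $G$. Change them slightly, staying in $S^\circ$, to rational multiples of $2\pi$. A suitable even power lies in $S^\circ$ and is diagonal with positive entries $d_i,d_i^{-1}$ in a symplectic basis. Perturb the $d_i$, staying in $S^\circ$, so that the $2k$ numbers $d_i^{\pm1}$ are distinct; replace $(e_i,f_i)$ by $(f_i,-e_i)$ where $d_i<1$, and reorder.
\end{proof}

From now on $g$, $e_i$, $f_i$ are fixed, and $h^+=(\log d_1,\dots,\log d_k)$.

\subsection{Flags and growth vectors}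

A \emph{full isotropic flag} is a chain $F=(F_1\subset\dots\subset F_k)$ of subspaces with $\dim F_i=i$ on which $\sigma$ vanishes; put $F_0=0$. These flags form a compact manifold $\mathcal F$, and $F\mapsto(\Lambda^iF_i)_i$ embeds $\mathcal F$ as a closed subset of $\prod_i\mathbb P(\Lambda^iV)$. By Witt's theorem, every linear isomorphism between subspaces of $V$ that preserves $\sigma$ extends to an element of $G$. So $G$ is transitive on $V\setminus\{0\}$ and on $\mathcal F$, and for each $F$ the orbit map $s\mapsto sF$ is a submersion, hence open. Let $F^+$ be the flag with $F_i^+=\langle e_1,\dots,e_i\rangle$. Transporting the basis $e_i,f_i$ by an element of $G$, every $F$ has an \emph{adapted} symplectic basis $e_i',f_i'$, with $F_i=\langle e_1',\dots,e_i'\rangle$.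

Let $\ell_i$ be the functional on $\Lambda^iV$ that gives the coefficient of $e_1\wedge\dots\wedge e_i$ in the basis of wedge products of the $e$'s and $f$'s. In this basis $\Lambda^ig$ is diagonal with positive eigenvalues, and for $i\le k$ the largest one, $d_1\cdots d_i$, is simple with eigenvector $e_1\wedge\dots\wedge e_i$.

\begin{lemma}\label{lem:dynamics}
For every $F\in\mathcal F$ the sequence $g^nF$ converges to a flag $F^\infty$ fixed by $g$. For each $i$, $F^\infty_i=F^+_i$ if and only if $\ell_i\neq0$ on $\Lambda^iF_i$.
\end{lemma}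

\begin{proof}
Let $0\ne\xi\in\Lambda^iF_i$, let $\xi=\sum\xi_\lambda$ be its decomposition into eigenvectors of $\Lambda^ig$, and let $\lambda_*$ be the largest $\lambda$ with $\xi_\lambda\ne0$. Then $\lambda_*^{-n}(\Lambda^ig)^n\xi\to\xi_{\lambda_*}$, an eigenvector. So $g^nF$ converges in the product of projective spaces to a fixed point, which lies in the closed set $\mathcal F$. Its $i$-th member is $F_i^+$ exactly when $\lambda_*=d_1\cdots d_i$, that is, when $\ell_i(\xi)\ne0$.
\end{proof}

Fix norms on the spaces $\Lambda^iV$. For $s\in G$ and $F\in\mathcal F$ put $\delta_i(s,F)=\log\bigl(\|\Lambda^is\,\xi\|/\|\xi\|\bigr)$ with $0\ne\xi\in\Lambda^iF_i$, put $\delta_0=0$, and let $a(s,F)\in\mathbb R^k$ be the \emph{growth vector} with entries $a_i=\delta_i-\delta_{i-1}$. Directly from the definition,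
\begin{equation}\label{eq:cocycle}
a(st,F)=a(s,tF)+a(t,F).
\end{equation}
If $sF=F$, then $\delta_i=\log|\det s|_{F_i}|$, so $a_i(s,F)$ is the logarithm of the modulus of the eigenvalue of $s$ on $F_i/F_{i-1}$. For example $a(g,F^+)=h^+$. The growth vector is defined also when $sF\ne F$ so that we can compare different flags. Let
\[
T_F=\{a(s,F):s\in S^\circ,\ sF=F\},\qquad \Gamma_F=\Bigl\{\sum_{i=1}^nc_it_i:\ n\ge1,\ c_i>0,\ t_i\in T_F\Bigr\}.
\]
By \eqref{eq:cocycle}, $T_F$ is closed under addition. It is open: if $s\in S^\circ$ fixes $F$ and $x\in\mathbb R^k$ is small, the product of $s$ with the map $e_i'\mapsto e^{x_i}e_i'$, $f_i'\mapsto e^{-x_i}f_i'$ lies in $S^\circ$, fixes $F$ and has growth vector $a(s,F)+x$. Hence $\Gamma_F$ is an open convex cone, possibly empty. Our goal is $0\in T_{F^+}$. Cones are easier to handle than semigroups, and nothing is lost.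

\begin{lemma}\label{lem:multiple}
If $h\in\Gamma_F$, then $nh\in T_F$ for some integer $n\ge1$.
\end{lemma}

\begin{proof}
Let $h=\sum c_it_i$. Take rationals $q_i>0$ close to $c_i$, put $\eta=\sum(q_i-c_i)t_i$, and replace $t_1$ by $t_1-\eta/q_1$, which lies in the open set $T_F$ if the $q_i$ are close enough to the $c_i$. With this change $\sum q_it_i=h$. Multiply by a common denominator of the $q_i$.
\end{proof}

\subsection{The cone does not depend on the flag}

Let $\mathcal C=\overline{SF^+}$. Then $S\mathcal C\subset\mathcal C$ by continuity, and $\overline S\mathcal C\subset\mathcal C$ since $\mathcal C$ is closed. The open set $S^\circ F^+$ contains $gF^+=F^+$, so $\mathcal C$ has nonempty interior.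

\begin{lemma}\label{lem:reach}
\begin{itemize}
\item[(i)] If $F'\in\overline{SF}$ and $pF'=F'$ for some $p\in S^\circ$, then $F'\in SF$.
\item[(ii)] $F^+\in SF$ for every $F\in\mathcal F$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Choose an open neighborhood $O$ of $I$ with $pO\subset S^\circ$. Then $O^{-1}F'$ is a neighborhood of $F'$, so there are $s\in S$ and $\kappa\in O$ with $sF=\kappa^{-1}F'$. Now $p\kappa s\in S$ and $p\kappa sF=pF'=F'$.

(ii) Write $F=s_0F^+$ with $s_0\in G$. The function $s\mapsto\prod_{i=1}^k\ell_i(ss_0e_1\wedge\dots\wedge ss_0e_i)$ is analytic on $G$ and equals $1$ at $s_0^{-1}$, so it is nonzero at some $s\in S^\circ$. By Lemma~\ref{lem:dynamics}, $g^nsF\to F^+$. Thus $F^+\in\overline{SF}$, and (i) applies with $p=g$.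
\end{proof}

\begin{lemma}\label{lem:samecone}
If $F\in\mathcal C$ is fixed by some element of $S^\circ$, then $\Gamma_F=\Gamma_{F^+}$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:reach} there are $s,s'\in S$ with $sF^+=F$ and $s'F=F^+$. Let $p\in S^\circ$ fix $F$. Then $s'p^ns\in S^\circ$ fixes $F^+$, and by \eqref{eq:cocycle} its growth vector is $a(s',F)+n\,a(p,F)+a(s,F^+)$. Dividing by $n$ and letting $n\to\infty$, we get $a(p,F)\in\overline{\Gamma_{F^+}}$. So $\Gamma_F$ is an open subset of the closed convex cone $\overline{\Gamma_{F^+}}$. An open convex set is the interior of its closure, so $\Gamma_F\subset\Gamma_{F^+}$. The elements $sp^ns'$, with $p\in S^\circ$ fixing $F^+$, give the reverse inclusion by the same argument.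
\end{proof}

Write $\Gamma=\Gamma_{F^+}$; it contains $h^+$. The lemma produces symmetries of $\Gamma$: one element $q\in S^\circ$ may fix several flags of $\mathcal C$, its growth vectors at them list the same eigenvalues in different orders, and all these vectors lie in $\Gamma$.

\subsection{Walls and reflections}

On $\mathbb R^k$ let $\alpha_i(h)=h_i-h_{i+1}$ for $i<k$ and $\alpha_k(h)=h_k$. Let $\rho_i$ be the reflection in the wall $\ker\alpha_i$: for $i<k$ it exchanges the coordinates $i$ and $i+1$, and $\rho_k$ changes the sign of $h_k$. All $\alpha_i(h^+)$ are positive. See Figure~\ref{fig:walls}.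

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\fill[gray!20] (0,0) -- (2.8,0) -- (2.8,2.8) -- cycle;
\draw[thick] (-2.8,0) -- (2.8,0) node[right] {$\ker\alpha_2$};
\draw[thick] (-2.8,-2.8) -- (2.8,2.8) node[right] {$\ker\alpha_1$};
\draw[dashed] (0,-2.8) -- (0,2.8);
\draw[dashed] (-2.8,2.8) -- (2.8,-2.8);
\foreach \x/\y in {2/0.8,0.8/2,-0.8/2,-2/0.8,-2/-0.8,-0.8/-2,0.8/-2,2/-0.8} \fill (\x,\y) circle (2pt);
\node[above] at (2,0.8) {$h^+$};
\node[above] at (0.8,2) {$\rho_1h^+$};
\node[below] at (2,-0.8) {$\rho_2h^+$};
\node[above] at (-2,-0.8) {$-h^+$};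
\end{tikzpicture}
\caption{The plane of growth vectors for $k=2$. The dots are the eight signed permutations of $h^+=(\log d_1,\log d_2)$; only $h^+$ lies in the shaded sector $h_1>h_2>0$. The open convex cone $\Gamma$ contains $h^+$ and is symmetric in each solid wall that it meets. If it meets both, it contains all eight dots, and so the origin.}\label{fig:walls}
\end{figure}

\begin{lemma}\label{lem:reflection}
If $\Gamma$ meets $\ker\alpha_i$, then $\rho_i\Gamma=\Gamma$.
\end{lemma}

\begin{proof}
Let $Q=F^+_{i+1}/F^+_{i-1}$ with basis $e_i,e_{i+1}$ if $i<k$, and $Q=(F^+_{k-1})^\perp/F^+_{k-1}$ with basis $e_k,f_k$ if $i=k$, where $\perp$ refers to $\sigma$. The flags that agree with $F^+$ except possibly in position $i$ correspond to the lines in $Q$; call this projective line the \emph{fiber}. If $q\in G$ fixes $F^+$ and $t=a(q,F^+)$, then $q$ acts on $Q$ by an upper triangular matrix whose diagonal entries have moduli $e^{t_i},e^{t_{i+1}}$ for $i<k$, and $e^{t_k},e^{-t_k}$ for $i=k$, because then $q$ preserves the area form that $\sigma$ induces on $Q$.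

\emph{The fiber lies in $\mathcal C$.} By Lemma~\ref{lem:multiple} there is $p\in S^\circ$ fixing $F^+$ with $\alpha_i(a(p,F^+))=0$, so the two diagonal entries on $Q$ have the same modulus. Replacing $p$ by $p^2$, we have $p|_Q=\mu\begin{pmatrix}1&c\\0&1\end{pmatrix}$ with $\mu>0$. For $\kappa_0\in SL_2(\mathbb R)$ near $I$ define $\kappa\in G$ as follows: for $i<k$ it acts by $\kappa_0$ on $\langle e_i,e_{i+1}\rangle$ and by the inverse transpose of $\kappa_0$ on $\langle f_i,f_{i+1}\rangle$, for $i=k$ it acts by $\kappa_0$ on $\langle e_k,f_k\rangle$, and it fixes the other basis vectors. Then $p\kappa\in S^\circ$ preserves $F_j^+$ for $j\ne i$ and acts on $Q$ by $\mu m$ with $m=\begin{pmatrix}1&c\\0&1\end{pmatrix}\kappa_0$. If $c=0$, let $\kappa_0$ be a small rotation. If $c\ne0$, let $\kappa_0=\begin{pmatrix}1&0\\-\eta&1\end{pmatrix}$ with $c\eta>0$ small, so that $m$ has trace $2-c\eta$. In both cases we can arrange that $m$ has trace $2\cos\theta$ with $\theta/\pi$ irrational. Then $m$ is conjugate to the rotation by $\theta$, which acts on the projective line $\mathbb R/\pi\mathbb Z$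 with dense forward orbits. So the flags $(p\kappa)^nF^+\in SF^+$ are dense in the fiber.

\emph{The reflection.} Let $t=a(q,F^+)$ with $q\in S^\circ$, $qF^+=F^+$. If $\alpha_i(t)=0$, then $\rho_it=t\in\Gamma$. If $\alpha_i(t)\ne0$, then $q|_Q$ has two real eigenvalues of different moduli, so $q$ fixes a second flag $F'$ of the fiber. At $F'$ the other eigenvalue appears in position $i$, and for $i<k$ the first one moves to position $i+1$; thus $a(q,F')=\rho_it$. Since $F'\in\mathcal C$, Lemma~\ref{lem:samecone} gives $\rho_it\in\Gamma_{F'}=\Gamma$. Hence $\rho_iT_{F^+}\subset\Gamma$, so $\rho_i\Gamma\subset\Gamma$, and equality follows from $\rho_i^2=1$.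
\end{proof}

Up to this point we have used only that $S$ is a semigroup with nonempty interior. The kicks enter now.

\begin{lemma}\label{lem:allwalls}
$\Gamma$ meets $\ker\alpha_j$ for every $j\in\{1,\dots,k\}$.
\end{lemma}

\begin{proof}
\emph{Step 1: there is $F\in\mathcal C$ with $\ell_j=0$ on $\Lambda^jF_j$.} The set of $s\in G$ with $sF^+$ in the interior of $\mathcal C$ is open and nonempty. The analytic function $s\mapsto z_1(se_1)$ is not identically zero, since $G$ is transitive on $V\setminus\{0\}$. So there is $F'\in\mathcal C$ such that the coordinate $z_1$ does not vanish identically on $F'_1\subset F'_j$. Choose a basis $x_1,\dots,x_j$ of $F'_j$ with $z_1(x_1)=1$ and $z_1(x_i)=0$ for $i\ge2$. Then $U(\tau)x_1=x_1+\tau b_{2k}$ and $U(\tau)x_i=x_i$ for $i\ge2$, so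
\[
\Lambda^jU(\tau)\,w_0=w_0+\tau w_1,\qquad w_0=x_1\wedge\dots\wedge x_j,\quad w_1=b_{2k}\wedge x_2\wedge\dots\wedge x_j .
\]
Here $w_1\ne0$; otherwise $b_{2k}\in\langle x_2,\dots,x_j\rangle\subset F'_j$, and isotropy would give $0=\sigma(x_1,b_{2k})=z_1(x_1)=1$. By \eqref{eq:kick}, $U(\tau)F'\in\mathcal C$ for all real $\tau$. If $\ell_j(w_1)\ne0$, take $F=U(\tau)F'$ with $\tau=-\ell_j(w_0)/\ell_j(w_1)$. If $\ell_j(w_1)=0$, let $F$ be a limit point of $U(\tau)F'$ as $\tau\to\infty$, which exists in the compact set $\mathcal C$; then $\Lambda^jF_j$ is the line of $w_1$.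

\emph{Step 2: a second fixed flag of $g$.} By Lemma~\ref{lem:dynamics}, $g^nF\to F^\infty\in\mathcal C$ with $gF^\infty=F^\infty$ and $F^\infty_j\ne F^+_j$. As $g$ has distinct eigenvalues, each $F^\infty_i$ is spanned by some of the vectors $e_m,f_m$. The isotropic space $F^\infty_k$ cannot contain both $e_m$ and $f_m$, and it has dimension $k$, so it contains exactly one of them for each $m$. Hence $h=a(g,F^\infty)$ is a \emph{signed permutation} of $h^+$: $h_i=\pm h^+_{\pi(i)}$ for a permutation $\pi$. By Lemma~\ref{lem:samecone}, $h\in\Gamma$. Let $\lambda_j(x)=x_1+\dots+x_j$. Then $e^{\lambda_j(h)}$ is the eigenvalue of $\Lambda^jg$ on $\Lambda^jF^\infty_j$. This line is not spanned by $e_1\wedge\dots\wedge e_j$, so $\lambda_j(h)<\lambda_j(h^+)$.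

\emph{Step 3: sorting.} Suppose that $\Gamma$ does not meet $\ker\alpha_j$. Let $h'\in\Gamma$ be a signed permutation of $h^+$ with $h'\ne h^+$. The entries of $h'$ have distinct nonzero absolute values, so no $\alpha_i(h')$ vanishes, and they are not all positive, since $h'_1>\dots>h'_k>0$ would force $h'=h^+$. Take $i$ with $\alpha_i(h')<0$. The segment from $h'$ to $h^+$ lies in $\Gamma$ and crosses $\ker\alpha_i$. So $i\ne j$, and $\rho_ih'\in\Gamma$ by Lemma~\ref{lem:reflection}. Since $i\ne j$, we have $\lambda_j(\rho_ih')=\lambda_j(h')$: for $i<k$ the positions $i,i+1$ are both at most $j$ or both greater than $j$, and for $i=k$ we have $k>j$. On the other hand the inner product with $h^+$ increases, by $-\alpha_i(h')\alpha_i(h^+)>0$ for $i<k$ and by $-2h'_kh^+_k>0$ for $i=k$. There are finitely many signed permutations, so repeating this step from $h'=h$ ends at $h^+$, and $\lambda_j(h)=\lambda_j(h^+)$. This contradicts Step 2.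
\end{proof}

\begin{remark}
In Step 1 we have no control over the size or sign of $\tau$, so we need the $c_i$ in the definition of $S$ to range over all of $\mathbb R$. The restriction $c_i\le0$, which corresponds to $r\le0$, destroys the result: then $\exp(t(N-cE))\ge\exp(tN)$ entrywise and all entries are nonnegative, so a product $s$ of total length $L$ has $s^n\ge\exp(nLN)$, which is unbounded, while the powers of a regular elliptic element are bounded.
\end{remark}

\subsection{From a unipotent element to an elliptic one}

For $k=1$ we perturbed the trace of a unipotent matrix. In general we perturb all coefficients of the characteristic polynomial at once.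

\begin{lemma}\label{lem:nilpotent}
Let $X\in\mathfrak{sp}(V)$ be strictly upper triangular in the ordered basis $e_1,\dots,e_k,f_k,\dots,f_1$. Every neighborhood of $X$ in $\mathfrak{sp}(V)$ contains an element $Z$ with eigenvalues $\pm i\theta_1,\dots,\pm i\theta_k$, where $0<\theta_1<\dots<\theta_k<\pi$.
\end{lemma}

\begin{proof}
With the notation of Lemma~\ref{lem:generate} let $N_0=\frac12A_{e_k,e_k}-\sum_{i<k}A_{e_i,f_{i+1}}\in\mathfrak{sp}(V)$. It maps $f_i\mapsto-f_{i+1}$ and $e_{i+1}\mapsto e_i$ for $i<k$, $f_k\mapsto e_k$, and $e_1\mapsto0$. So it is strictly upper triangular with entries $\pm1$ just above the diagonal. For all but finitely many $\eta$, all entries of $X'=X+\eta N_0$ just above the diagonal are nonzero, and their product is the corner entry of $X'^{\,2k-1}$. Fix such a small $\eta$. Then $X'^{\,2k}=0\neq X'^{\,2k-1}$, so $I,X',\dots,X'^{\,2k-1}$ are linearly independent.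

For $Z\in\mathfrak{sp}(V)$ the matrices $Z$ and $Z^*=-Z$ have the same characteristic polynomial, so $\det(\lambda-Z)=\lambda^{2k}+\sum_{m=1}^kc_m(Z)\lambda^{2k-2m}$. We claim that $c=(c_1,\dots,c_k):\mathfrak{sp}(V)\to\mathbb R^k$ is a submersion at $X'$. For $\lambda\ne0$,
\[
\frac{d}{d\tau}\Big|_{\tau=0}\det(\lambda-X'-\tau W)=-\lambda^{2k}\operatorname{tr}\bigl((\lambda-X')^{-1}W\bigr)=-\sum_{n=0}^{2k-1}\lambda^{2k-1-n}\operatorname{tr}(X'^{\,n}W),
\]
so $dc_m(W)=-\operatorname{tr}(X'^{\,2m-1}W)$. The odd powers $X'^{\,2m-1}$ lie in $\mathfrak{sp}(V)$, since $(X'^{\,n})^*=(-X')^n$. The form $\operatorname{tr}(XW)$ is nondegenerate on $\mathfrak{sp}(V)$: it is nondegenerate on all matrices, every matrix is a sum of one with $W^*=-W$ and one with $W^*=W$, and these two subspaces are orthogonal because $\operatorname{tr}(XW)=\operatorname{tr}(W^*X^*)$. Hence the $k$ functionals $dc_m$ are linearly independent, which is the claim. So $c$ maps every neighborhood of $X'$ onto a neighborhood of $c(X')=0$, and $\prod_j(\lambda^2+\theta_j^2)$ with small distinct $\theta_j>0$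 is the characteristic polynomial of some $Z$ near $X'$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:elliptic}]
By Lemmas~\ref{lem:reflection} and~\ref{lem:allwalls}, $\Gamma$ is invariant under $\rho_1,\dots,\rho_k$. The first $k-1$ generate all permutations of the coordinates, and conjugating $\rho_k$ by permutations gives the sign change of any coordinate. So $-h^+\in\Gamma$, and $0=h^++(-h^+)\in\Gamma$. By Lemma~\ref{lem:multiple} there is $p\in S^\circ$ with $pF^+=F^+$ and $a(p,F^+)=0$.

The map $p$ preserves the spaces $F_i^+$ and $(F_i^+)^\perp=\langle e_1,\dots,e_k,f_k,\dots,f_{i+1}\rangle$, so it is upper triangular in the basis $e_1,\dots,e_k,f_k,\dots,f_1$. Let $\mu_i,\nu_i$ be the diagonal entries at $e_i,f_i$. Then $\mu_i=\pm1$. Also $pe_i-\mu_ie_i\in F^+_{i-1}$ is $\sigma$-orthogonal to $pf_i\in(F^+_{i-1})^\perp$, and $pf_i-\nu_if_i\in(F_i^+)^\perp$ is $\sigma$-orthogonal to $e_i$, so $1=\sigma(pe_i,pf_i)=\mu_i\nu_i$. Thus $p^2\in S^\circ$ is upper triangular with diagonal entries $1$, and $X=\log p^2=\sum_{n\ge1}\frac{(-1)^{n-1}}{n}(p^2-I)^n$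 is a finite sum, strictly upper triangular, with $\exp X=p^2$. Taking adjoints, $X^*=\log\bigl((p^2)^*\bigr)=\log p^{-2}=-X$, so $X\in\mathfrak{sp}(V)$. For $Z$ as in Lemma~\ref{lem:nilpotent}, close enough to $X$, we have $\exp Z\in S^\circ$, and its eigenvalues $e^{\pm i\theta_j}$ are $2k$ distinct points of the unit circle.
\end{proof}

This proves Proposition~\ref{prop:periodic} for every $k$, and with it Theorems~\ref{thm:example} and~\ref{thm:threshold}(b).
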